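# Reducing subspaces of finite defect for multiplication operators on the Bergman space

## 1. Theorem A: a finite defect produces a finite Blaschke product

**Theorem A.** Let $L^2_a=L^2_a(\mathbb D)$ be the Bergman space of the open unit disk $\mathbb D$, let $\phi\in H^\infty$ be nonconstant, let $M_\phi f=\phi f$ on $L^2_a$, and let $\mathcal V^*(\phi)=\{M_\phi,M_\phi^*\}'$. Suppose $Z(\phi)\cap\mathbb D\ne\emptyset$ and $M\neq0$ is a reducing subspace of $M_\phi$ with $n=\dim M\ominus\phi M<\infty$. Then $\phi$ has only finitely many zeros in $\mathbb D$, say $N$ with multiplicity. There are a finite Blaschke product $b$ with $1\le\deg b\le N$ and $\psi\in H^\infty$ such that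
$$\phi=\psi\circ b\qquad\text{and}\qquad \mathcal V^*(\phi)=\mathcal V^*(b).$$
Moreover $\mathcal V^*(\phi)$ is abelian. In particular the orthogonal projection $P_M$ onto $M$ lies in the center of $\mathcal V^*(\phi)$.

Let us unpack this. The space $L^2_a$ consists of the holomorphic functions on $\mathbb D$ that are square integrable for $dA$, which we take to be area measure divided by $\pi$. So $\|z^k\|^2=1/(k+1)$, point evaluations are continuous, and $f(z)=\langle f,K_z\rangle$ for a kernel $K_z\in L^2_a$. The algebra $\mathcal V^*(\phi)$ is the set of bounded operators commuting with both $M_\phi$ and $M_\phi^*$; it is a von Neumann algebra. A closed subspace $M$ is *reducing* for $M_\phi$ if it is invariant under $M_\phi$ and $M_\phi^*$, equivalently if $P_M\in\mathcal V^*(\phi)$. The symbol $Z(\phi)$ is the zero set, and $M\ominus\phi M=M\cap(\phi M)^\perp$. The space $\phi M$ need not be closed. Writing $[Y]$ for the closure of $Y$ in $L^2_a$, we have $\dim M\ominus\phi M=\dim M/[\phi M]$, and we call this number the *defect* of $M$. A *finite Blaschke product* of degree $m\geq 1$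 is $b(z)=c\prod_{i=1}^m\frac{z-a_i}{1-\bar a_iz}$ with $|c|=1$, $a_i\in\mathbb D$. It is a proper map of $\mathbb D$ onto $\mathbb D$ taking each value in $\mathbb D$ exactly $m$ times with multiplicity. Conversely, a nonconstant holomorphic $b:\mathbb D\to\mathbb D$ with $|b(z)|\to1$ as $|z|\to1$ is a finite Blaschke product.

The question behind the theorem is the following conjecture: *if $\phi$ has a zero in $\mathbb D$ and $M$ is reducing with finite defect, then $P_M$ is central in $\mathcal V^*(\phi)$.* Theorem A proves it, since $P_M=0$ is trivially central when $M=0$. It says more: one nonzero reducing subspace of finite defect makes the *whole* algebra abelian, and the algebra is that of a finite Blaschke product through which $\phi$ factors.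

Centrality has a geometric meaning. If $P_M$ and $P_{M'}$ commute, then $P_MP_{M'}$ projects onto $M\cap M'$, which is again reducing. So two distinct *minimal* reducing subspaces whose projections commute must satisfy $M\cap M'=0$, hence $P_MP_{M'}=0$: they are orthogonal.

The theorem is proved in Sections 3 and 5–9. Section 10 states and proves a sharp form (Theorem B), which computes all defects, and Section 11 shows that the hypothesis $Z(\phi)\cap\mathbb D\neq\emptyset$ cannot be dropped.

## 2. Monomials, and a comparison with the Hardy space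

Let $\phi=z^n$ and $S=M_{z^n}$. Then $\langle S^*Sz^k,z^l\rangle=\langle z^{k+n},z^{l+n}\rangle$ vanishes for $k\ne l$, so
$$S^*Sz^k=\frac{\|z^{k+n}\|^2}{\|z^k\|^2}\,z^k=\frac{k+1}{k+n+1}\,z^k .$$
These eigenvalues increase strictly with $k$, so they are distinct. An operator $T\in\mathcal V^*(z^n)$ commutes with $S^*S$ and is therefore diagonal: $Tz^k=t_kz^k$. Commuting with $S$ means $t_{k+n}=t_k$. Conversely every $n$-periodic sequence gives an element of $\mathcal V^*(z^n)$. So $\mathcal V^*(z^n)\cong\mathbb C^n$ is abelian. The minimal reducing subspaces are $M_k=[\operatorname{span}\{z^{k+jn}:j\ge0\}]$ for $0\le k<n$, and $M_k\ominus z^nM_k=\mathbb Cz^k$ has dimension $1$.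

The Bergman norm matters. On the Hardy space $H^2$, multiplication by $z^2$ satisfies $S^*S=I$, and $H^2\cong H^2\otimes\mathbb C^2$ with $S$ becoming (shift)$\,\otimes I$. The operators commuting with it and its adjoint are $I\otimes M_2(\mathbb C)$, so there are reducing subspaces of defect $1$ with non-central projection.

It is useful to write elements of $\mathcal V^*(z^n)$ in another way. With $\omega=e^{2\pi i/n}$, write $t_k=\sum_{j}\gamma_j\omega^{j(k+1)}$ (finite Fourier expansion). Then
$$(Tf)(z)=\sum_{j=0}^{n-1}\gamma_j\,\omega^jf(\omega^jz),\qquad\text{that is,}\qquad \frac{(Tf)(z)}{\phi'(z)}=\sum_{j=0}^{n-1}\gamma_j\,\frac{f(\omega^jz)}{\phi'(\omega^jz)}, \tag{2.1}$$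
because $\phi'(z)/\phi'(\omega^jz)=\omega^{-j(n-1)}=\omega^j$. So $T$ acts on each fiber of $\phi$ as a matrix with *constant* entries, once functions are divided by $\phi'$. (The division is natural: $f\,dz=(f/\phi')\,d\lambda$ with $\lambda=\phi$.) For $T=P_{M_k}$ the diagonal entry is $\gamma_0=\frac1n\sum_kt_k=\frac1n$, and $n\gamma_0=1$ is the defect. Both facts have versions for every $\phi$, and they are the start of the proof.

## 3. Operators in $\mathcal V^*(\phi)$ act along the fibers of $\phi$

In this section $\phi\in H^\infty$ is any nonconstant function. The aim is Lemma 1: every $T\in\mathcal V^*(\phi)$ has the form (2.1), with a locally constant matrix $c_T$.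

**Step 3.1. The functions $G_w$ and $c_T$.** The purpose is to define the matrix entries. Let $\mathbb D'=\{\phi'\ne0\}$; it is connected, and its complement in $\mathbb D$ is countable. Let
$$V^\circ=\{(z,w)\in\mathbb D'\times\mathbb D':\phi(z)=\phi(w)\}.$$
Near each of its points $V^\circ$ is a graph $w=\rho(z)$ with $\rho$ holomorphic and $\rho'\ne0$. So $V^\circ$ is a one-dimensional complex manifold, and both projections to $\mathbb D'$ are local biholomorphisms. For $w\in\mathbb D$ put
$$G_w(z)=\frac{\phi(z)-\phi(w)}{z-w},\qquad G_w(w)=\phi'(w).$$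
If $\lambda$ is not a critical value and $a,b\in\phi^{-1}(\lambda)$, then $G_b(a)=\phi'(b)\delta_{ab}$: on its own fiber, $G_b/\phi'$ is the delta function at $b$. By the maximum principle in $z$, $\|G_w\|_\infty\le2\|\phi\|_\infty/(1-|w|)$. The map $w\mapsto G_w$ is continuous in the sup norm, because $G_w-G_{w'}$ is uniformly small near $|z|=1$ when $w'$ is close to $w$, and the maximum principle carries this inside. Since $G_w(z)$ is holomorphic in $(z,w)$, Fubini and Morera show that $w\mapsto\langle G_w,g\rangle$ is holomorphic for each $g\in L^2_a$.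

For $T\in\mathcal V^*(\phi)$ define
$$c_T(z,w)=\frac{(TG_w)(z)}{\phi'(z)}\qquad(z\in\mathbb D',\ w\in\mathbb D).$$
It is linear in $T$ and holomorphic in $z$. As $(TG_w)(z)=\langle G_w,T^*K_z\rangle$, it is holomorphic in $w$. It is jointly continuous because $w\mapsto TG_w$ is norm continuous, so it is jointly holomorphic. For $\phi=z^n$ and $T$ as in (2.1), $G_{\omega^lz}(\omega^jz)=\phi'(\omega^lz)\delta_{jl}$, so $c_T(z,\omega^lz)=\gamma_l\omega^l\phi'(\omega^lz)/\phi'(z)=\gamma_l$, as it should be.

**Step 3.2. Fiber products.** The purpose is to turn commutation with $M_\phi,M_\phi^*$ into identities on individual fibers. For $\lambda$ not a critical value and $f,h\in L^2_a$ write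
$$f_\lambda(a)=\frac{f(a)}{\phi'(a)}\quad(a\in\phi^{-1}(\lambda)),\qquad [f,h](\lambda)=\sum_{a\in\phi^{-1}(\lambda)}f_\lambda(a)\overline{h_\lambda(a)} .$$
The area formula $\int_{\mathbb D}F|\phi'|^2dA=\int\sum_{a\in\phi^{-1}(\lambda)}F(a)\,dA(\lambda)$, with $F=f\bar h\,u(\phi)/|\phi'|^2$, gives for bounded Borel $u$
$$\int_{\mathbb D}f\bar h\,u(\phi)\,dA=\int u\,[f,h]\,dA. \tag{3.1}$$
So for a.e. $\lambda$ the sum converges absolutely and $f_\lambda\in\ell^2(\phi^{-1}(\lambda))$, and $[f,h]\in L^1$ is supported in the compact set $\overline{\phi(\mathbb D)}$. For $f,h\in L^2_a$ and $T\in\mathcal V^*(\phi)$ we have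
$$[Tf,h]=[f,T^*h]\quad\text{a.e.}, \tag{3.2}$$
$$[Tf,Tf]\le\|T\|^2[f,f]\quad\text{a.e.} \tag{3.3}$$
For (3.2): $\langle\phi^kTf,\phi^lh\rangle=\langle T\phi^kf,\phi^lh\rangle=\langle\phi^kf,\phi^lT^*h\rangle$, so by (3.1) $\int\lambda^k\bar\lambda^l([Tf,h]-[f,T^*h])\,dA=0$ for all $k,l\ge0$, and Stone–Weierstrass on $\overline{\phi(\mathbb D)}$ applies. For (3.3): $R=(\|T\|^2-T^*T)^{1/2}$ lies in $\mathcal V^*(\phi)$, and by (3.2) $\|T\|^2[f,f]-[Tf,Tf]=[R^2f,f]=[Rf,Rf]\ge0$ a.e.

**Step 3.3. Good values.** The identities hold almost everywhere, with an exceptional set depending on the functions. The purpose of this step is to fix one null set for everything needed. Let $W\subset\mathbb D$ be countable and dense, and let $\mathcal S$ be the $(\mathbb Q+i\mathbb Q)$-span of $\{G_w:w\in W\}$. Given finitely many operators in $\mathcal V^*(\phi)$ and finitely many vectors in $L^2_a$, let $\mathcal T$ be the countable set of all finite products of the operators, their adjoints and $I$. Let $\mathcal S'$ be the countable set of all $Xg$ with $X\in\mathcal T$ and $g$ in $\mathcal S$ or among the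 given vectors. Call $\lambda$ *good* for these data if $\lambda$ is not a critical value, $[1,1](\lambda)=\sum_a|\phi'(a)|^{-2}<\infty$, $g_\lambda\in\ell^2$ for all $g\in\mathcal S'$, and (3.2), (3.3) hold at $\lambda$ for all $T\in\mathcal T$ and $f,h\in\mathcal S'$. These are countably many conditions, so almost every $\lambda$ is good. As $\phi$ is a local biholomorphism off a countable set, $\{z\in\mathbb D:\phi(z)\text{ not good}\}$ is null too.

*For good $\lambda$, $b\in\phi^{-1}(\lambda)$ and $X\in\mathcal T$,*
$$(XG_w)_\lambda\ \to\ \big(c_X(a,b)\big)_{a\in\phi^{-1}(\lambda)}\quad\text{in }\ell^2\text{ as }W\ni w\to b. \tag{3.4}$$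
Indeed $\|f_\lambda\|\le\|f\|_\infty[1,1](\lambda)^{1/2}$ for $f\in H^\infty$, so by sup-norm continuity $(G_w)_\lambda$ converges in $\ell^2$ (to $(G_b)_\lambda=\delta_b$). By (3.3) applied to $G_w-G_{w'}\in\mathcal S$, $\|(XG_w)_\lambda-(XG_{w'})_\lambda\|\le\|X\|\,\|(G_w-G_{w'})_\lambda\|$, so $(XG_w)_\lambda$ is Cauchy in $\ell^2$. As $XG_w\to XG_b$ in $L^2_a$, hence pointwise, the limit has coordinates $(XG_b)(a)/\phi'(a)=c_X(a,b)$.

**Lemma 1.** Let $S,T\in\mathcal V^*(\phi)$.

(a) $c_{T^*}(w,z)=\overline{c_T(z,w)}$ on $V^\circ$.

(b) $c_T$ is locally constant on $V^\circ$. In particular $\tau(T):=c_T(z,z)$ is independent of $z\in\mathbb D'$.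

(c) For a.e. $\lambda$ and all $b,b'\in\phi^{-1}(\lambda)$: $c_{ST}(b',b)=\sum_{a\in\phi^{-1}(\lambda)}c_S(b',a)\,c_T(a,b)$, absolutely convergent.

(d) For each $f\in L^2_a$ and a.e. $z$: $\dfrac{(Tf)(z)}{\phi'(z)}=\sum_{w\in\phi^{-1}(\phi(z))}c_T(z,w)\dfrac{f(w)}{\phi'(w)}$.

(e) $\sum_{w:(z,w)\in V^\circ}|c_T(z,w)|^2\le\tau(TT^*)$ for all $z\in\mathbb D'$, with equality for a.e. $z$.

(f) If $\tau(TT^*)=0$, then $T=0$. Also $\tau(I)=1$.

*Proof.* Take $\lambda$ good for the data $S,T$ (and $f$ in (d)), and let $w,v\in W$.

(a) In $[TG_w,G_v](\lambda)=[G_w,T^*G_v](\lambda)$ let $w\to b$, $v\to a$. By (3.4) the left side tends to $c_T(a,b)$ and the right side to $\overline{c_{T^*}(b,a)}$. The first projection of $V^\circ$ and $\phi$ on $\mathbb D'$ are local biholomorphisms, so pairs over good values are dense in $V^\circ$. Both sides are continuous on $V^\circ$, so they agree there.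

(b) Locally $V^\circ$ is $w=\rho(z)$. Both $c_T(z,\rho(z))$ and $c_{T^*}(\rho(z),z)$ are holomorphic in $z$, and by (a) they are complex conjugates. So they are constant. The diagonal over $\mathbb D'$ is connected.

(c) In $[STG_w,G_v](\lambda)=[TG_w,S^*G_v](\lambda)$ let $w\to b$, $v\to b'$. By (3.4), $c_{ST}(b',b)=\sum_ac_T(a,b)\overline{c_{S^*}(a,b')}$, a pairing of two $\ell^2$ sequences. Apply (a) to $S$.

(d) In $[Tf,G_w](\lambda)=[f,T^*G_w](\lambda)$ let $w\to a$: $(Tf)_\lambda(a)=\sum_bf_\lambda(b)\overline{c_{T^*}(b,a)}=\sum_bc_T(a,b)f_\lambda(b)$.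

(e) Equality for a.e. $z$: by (c) and (a), $\tau(TT^*)=c_{TT^*}(z,z)=\sum_wc_T(z,w)c_{T^*}(w,z)=\sum_w|c_T(z,w)|^2$. Now let $z\in\mathbb D'$ be arbitrary. Finitely many points $w$ with $(z,w)\in V^\circ$ continue as distinct points over all nearby $z'$, with the same values of $c_T$ by (b). Choosing $z'$ where equality holds, we see that each finite partial sum at $z$ is at most $\tau(TT^*)$.

(f) If $\tau(TT^*)=0$, then $c_T=0$ on $V^\circ$ by (e), so $Tf=0$ for all $f$ by (d). Finally $c_I(z,z)=G_z(z)/\phi'(z)=1$. $\square$

For every projection $0\ne P\in\mathcal V^*(\phi)$ we have $\tau(P)=\tau(PP^*)>0$ by (e), (f). Applying (e) to $1-P$ gives $1-\tau(P)\ge0$. Hence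
$$0<\tau(P)\le1 . \tag{3.5}$$

## 4. A sheet that runs into the boundary: $\phi=(z-\tfrac12)^2$

Here $\mathbb D'=\mathbb D\setminus\{\frac12\}$ and $\phi(w)=\phi(z)$ means $w=z$ or $w=1-z$. So $V^\circ$ is the diagonal together with
$$\kappa=\{(z,1-z):\ |z|<1,\ |1-z|<1,\ z\ne\tfrac12\},$$
which is connected. As $z$ leaves the lens $\{|z|<1,|1-z|<1\}$ inside $\mathbb D$ through the arc $|1-z|=1$, the point $1-z$ runs into the unit circle and this sheet ends.

Let $T\in\mathcal V^*(\phi)$ and let $\gamma$ be the value of $c_T$ on $\kappa$. Equality in Lemma 1(e) at almost every $z$ in the lens gives $|\tau(T)|^2+|\gamma|^2=\tau(TT^*)$. At almost every $z\in\mathbb D$ outside the lens it gives $|\tau(T)|^2=\tau(TT^*)$. So $\gamma=0$, and Lemma 1(d) gives $Tf=\tau(T)f$. Thus $\mathcal V^*(\phi)=\mathbb CI$, and the only nonzero reducing subspace is $L^2_a$, with defect $2$. In Theorem A we have $N=2$ and $\deg b=1$: a sheet that ends inside the disk carries no operator.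

A natural plan for general $\phi$ is now this. Take a component $\kappa$ of $V^\circ$ on which some $c_T$ takes a value $c\ne0$. By Lemma 1(e), at most $\tau(TT^*)/|c|^2$ points of $\kappa$ lie over any $z$. Show, as above, that this number of sheets does not change with $z$. Then the symmetric functions of the sheets are bounded holomorphic functions on $\mathbb D$, and the sheets can be assembled into a finite-to-one map $b$.

The plan stops at one precise point. When fibers are infinite, Lemma 1(e) gives equality only for *almost every* $z$. At an exceptional $z_0$ the sum may be strictly smaller than $\tau(TT^*)$. Then nothing proved so far forbids sheets of total weight $\delta$ from ending at $z_0$ when we come from one side, while other sheets of the same total weight begin on the other side. A null set can contain a closed curve, which disconnects the disk and across which bounded holomorphic functions need not extend. We need equality off a set so thin that its closed subsets neither disconnect $\mathbb D$ nor obstruct bounded holomorphic functions. Closed *polar* sets have both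 properties, and Section 6 shows that the exceptional set is polar. The reason is a function-theoretic one: mass can be lost only in fibers over critical values and over those $\lambda$ for which $\phi-\lambda$ has a singular inner factor.

Before that we must use the two hypotheses of Theorem A, which have not appeared yet.

## 5. Counting the zeros of $\phi$ by a trace

For $M=L^2_a$ it is clear that the defect bounds the number of zeros: evaluations at distinct zeros are independent functionals on $L^2_a$ that vanish on $\phi L^2_a$. For smaller $M$ this fails. Let $\phi=\frac{z^2-a^2}{1-a^2z^2}$ with $0<a<1$, and let $M$ be the even functions. It reduces $M_{z^2}$, and $M_\phi$ is a norm limit of polynomials in $M_{z^2}$, so it reduces $M_\phi$. Evaluations at $a$ and $-a$ coincide on $M$, and $M\ominus\phi M$ has dimension $1$ while $\phi$ has two zeros. The number $\tau(P_M)>0$ measures what share of a fiber $M$ can see, and it repairs the count.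

**Proposition 1.** Let $M\ne0$ be reducing for $M_\phi$ with $n=\dim M\ominus\phi M<\infty$. Then the number $N$ of zeros of $\phi$ in $\mathbb D$ with multiplicity is finite and
$$N\,\tau(P_M)\le\dim M\ominus\phi M. \tag{5.1}$$

**Step 5.1. Coordinates near the zeros.** The purpose is to record $f$ near several zeros as a vector of functions of $\lambda=\phi$. Let $a_1,\dots,a_I$ be finitely many distinct zeros of $\phi$ with multiplicities $m_i$, and let $N'=\sum m_i$. For small $\varepsilon$ there are disjoint neighborhoods $U_i$ of $a_i$ and biholomorphic coordinates $t_i:U_i\to\{|t|<\varepsilon^{1/m_i}\}$ with $t_i(a_i)=0$ and $\phi=t_i^{m_i}$. (Write $\phi=(z-a_i)^{m_i}h$ with $h(a_i)\ne0$ and take $t_i=(z-a_i)h^{1/m_i}$.) Put $\Delta_\varepsilon=\{|\lambda|<\varepsilon\}$. Grouping Taylor coefficients in $t_i$ according to the exponent modulo $m_i$, we get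
$$f\,dz=\sum_{j=0}^{m_i-1}u_{i,j}(\phi)\,t_i^{\,j}\,dt_i\quad\text{on }U_i,$$
with unique $u_{i,j}=u_{i,j}(f)\in\mathcal O(\Delta_\varepsilon)$. If $f\,dz=F(t)\,dt$, then $t^ju_{i,j}(t^{m_i})=\frac1{m_i}\sum_{\omega^{m_i}=1}\omega^{-j}F(\omega t)$. With the maximum principle this shows that $f\mapsto u(f)=(u_{i,j}(f))$ is a continuous linear map $L^2_a\to\mathcal O(\Delta_\varepsilon)^{N'}$. Clearly $u(\phi f)=\lambda u(f)$.

**Step 5.2. A rank bound.** *Claim: $\dim\{u(f)(\lambda):f\in M\}\le n$ for every $\lambda\in\Delta_\varepsilon$.* At $\lambda=0$ this resembles the obvious argument; the point is to get it at every $\lambda$. Suppose the dimension is at least $r\ge1$ at some point. Then some minor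
$$D(f_1,\dots,f_r)=\det\big(u_s(f_p)\big)_{s\in\Sigma,\,p\le r},\qquad f_p\in M,\ |\Sigma|=r,$$
is not identically zero. Among all choices of $f_1,\dots,f_r\in M$ and $\Sigma$ with $D\not\equiv0$, take one whose order $d$ of vanishing at $\lambda=0$ is minimal. We show that $f_1,\dots,f_r$ are independent modulo $[\phi M]$. If not, then after relabeling $g=\sum\alpha_pf_p\in[\phi M]$ with $\alpha_1\ne0$, and $D(g,f_2,\dots,f_r)=\alpha_1D(f_1,\dots,f_r)$ has order exactly $d$. Write $g=\lim\phi h_k$ with $h_k\in M$. Then
$$D(g,f_2,\dots,f_r)=\lim_k\lambda\,D(h_k,f_2,\dots,f_r)$$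
locally uniformly. By minimality each $D(h_k,f_2,\dots,f_r)$ is identically zero or has order at least $d$, so the limit has order at least $d+1$, a contradiction. Hence $r\le\dim M/[\phi M]=n$.

**Step 5.3. The trace.** Fix $0\ne\lambda\in\Delta_\varepsilon$, outside a null set to be named. Let $b_1,\dots,b_{N'}$ be the points over $\lambda$ in $\bigcup U_i$; they lie in $\mathbb D'$, since $\phi'=m_it_i^{m_i-1}\,dt_i/dz$ on $U_i$. For $b\in U_i$ among them and $t=t_i(b)$,
$$\frac{f(b)}{\phi'(b)}=\sum_ju_{i,j}(f)(\lambda)\,\frac{t^j}{m_it^{m_i-1}} .$$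
So $\big(f(b_j)/\phi'(b_j)\big)_j$ is a linear image of $u(f)(\lambda)$, and these vectors span a space of dimension at most $n$ as $f$ runs through $M$. With $P=P_M$ put $A=\big(c_P(b_j,b_k)\big)_{j,k\le N'}$. Its $k$-th column is $\big((PG_{b_k})(b_j)/\phi'(b_j)\big)_j$ and $PG_{b_k}\in M$, so $\operatorname{rank}A\le n$. By Lemma 1(a), $A=A^*$. By Lemma 1(c) and (a) for $P=PP$, for a.e. $\lambda$,
$$A-A^2=\Big(\sum_ac_P(b_j,a)\overline{c_P(b_l,a)}\Big)_{j,l}\ge0,$$
the sum being over the points $a$ of the fiber other than $b_1,\dots,b_{N'}$. Hence $A\ge A^2\ge0$, so the eigenvalues of $A$ lie in $[0,1]$ and $\operatorname{tr}A\le\operatorname{rank}A$. All diagonal entries equal $\tau(P)$, so $N'\tau(P)=\operatorname{tr}A\le n$. As $\tau(P)>0$ by (3.5), $N'\le n/\tau(P)$ for every finite set of zeros. This proves Proposition 1. $\square$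

## 6. Equality in Lemma 1(e) off a polar set

Again $\phi\in H^\infty$ is any nonconstant function. First we recall the potential theory, with reference to T. Ransford, *Potential Theory in the Complex Plane* (1995), written [R].

**Definition.** A finite positive Borel measure $\mu$ with compact support has *finite energy* if $\iint\log\frac1{|\zeta-\xi|}\,d\mu\,d\mu<\infty$. A set is *polar* if no nonzero measure with compact support in the set has finite energy. The *potential* of $\mu$ is $p_\mu(\zeta)=\int\log\frac1{|\zeta-\lambda|}\,d\mu(\lambda)$; it is lower semicontinuous.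

A single point is polar, because the energy of a point mass is $+\infty$, so a measure of finite energy has no atoms. A nondegenerate segment is not polar: length measure on it has finite energy because $\log\frac1{|x|}$ is integrable near $0$. We use three textbook facts.

1. (Frostman) A compact non-polar set $K$ carries an equilibrium measure $\nu\ne0$ of finite energy whose potential $p_\nu$ is bounded above on $\mathbb C$.
2. (Continuity principle, [R, Thm 3.1.3]) A potential whose restriction to the support of its measure is continuous is continuous on $\mathbb C$.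
3. (Removability, [R, §3.6]) If $F$ is a relatively closed polar subset of a domain $D$, then $D\setminus F$ is connected and dense in $D$, and bounded harmonic functions on $D\setminus F$ extend harmonically to $D$. Hence bounded holomorphic functions extend holomorphically, since the Cauchy–Riemann equations pass to $D$ by density.

From Hardy space theory we recall canonical factorization: for $\lambda\in\phi(\mathbb D)$, $\phi-\lambda=B\,S\,O$ with $B$ a Blaschke product, $O$ outer, and $S(z)=\exp\big(-\int\frac{\xi+z}{\xi-z}\,d\sigma_\lambda(\xi)\big)$ for a positive singular measure $\sigma_\lambda$ on $\mathbb T$ (unimodular constants are absorbed). Let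
$$X=\{\lambda\in\phi(\mathbb D):\ \lambda\text{ is a critical value of }\phi,\ \text{or }\sigma_\lambda\ne0\}.$$

**Lemma 2 (Frostman–Rudin).** Every compact $K\subset X$ is polar.

*Proof.* Suppose $K$ is not polar.

**Step 6.1. A measure on $K$ with continuous potential.** Let $\nu$ be the equilibrium measure of $K$. Then $p_\nu$ is bounded above, and it is bounded below on $K$. By Lusin's theorem there is a compact $K_1\subset K$ with $\nu(K_1)>0$ on which $p_\nu$ is continuous. Let $\mu=\nu|_{K_1}$. On $K_1$,
$$p_\mu=p_\nu-p_{\nu|_{K\setminus K_1}} .$$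
All terms are finite, because each potential on the right and on the left is bounded below on $K$ and $p_\nu$ is bounded above. The right side is a continuous function minus a lower semicontinuous one, so $p_\mu$ is upper semicontinuous on $K_1$. It is also lower semicontinuous, so $p_\mu|_{K_1}$ is continuous and finite. By fact 2, $p=p_\mu$ is continuous on $\mathbb C$. In particular $\mu$ has no atoms.

**Step 6.2. Integrating Jensen means.** The purpose is to show $\sigma_\lambda=0$ for $\mu$-a.e. $\lambda$. For $\lambda\in\phi(\mathbb D)$ put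
$$L_r(\lambda)=\frac1{2\pi}\int_0^{2\pi}\log|\phi(re^{i\theta})-\lambda|\,d\theta,\qquad L(\lambda)=\frac1{2\pi}\int_0^{2\pi}\log|\phi(e^{i\theta})-\lambda|\,d\theta .$$
By subharmonicity $L_r(\lambda)$ increases with $r$. In the factorization, the outer factor contributes $\log|O(0)|=L(\lambda)$, the singular factor contributes $-\sigma_\lambda(\mathbb T)$, and the Blaschke factor contributes a quantity tending to $0$ as $r\uparrow1$. So $L_r(\lambda)\uparrow L(\lambda)-\sigma_\lambda(\mathbb T)$. The logarithms are bounded above, so Fubini's theorem applies, and as $p$ is continuous, bounded convergence gives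
$$\int L_r\,d\mu=-\frac1{2\pi}\int_0^{2\pi} p(\phi(re^{i\theta}))\,d\theta\ \longrightarrow\ -\frac1{2\pi}\int_0^{2\pi} p(\phi(e^{i\theta}))\,d\theta=\int L\,d\mu ,$$
with all quantities finite because $p$ is bounded on $\{|\zeta|\le\|\phi\|_\infty\}$. By monotone convergence, $\int L_r\,d\mu\to\int(L(\lambda)-\sigma_\lambda(\mathbb T))\,d\mu(\lambda)$. Hence $\int\sigma_\lambda(\mathbb T)\,d\mu(\lambda)=0$ and $\sigma_\lambda=0$ for $\mu$-a.e. $\lambda$. The critical values are countable, hence $\mu$-null. So $\mu$-a.e. $\lambda$ is not in $X$, which contradicts $\mu(K)>0$ and $K\subset X$. $\square$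

**Corollary 1.** Every compact $K\subset\phi^{-1}(X)$ is polar.

*Proof.* Otherwise $K$ carries a measure $\nu\ne0$ of finite energy. It has no atoms, so it does not charge the countable set of critical points. Cover $\mathbb D'$ by countably many closed disks, each contained in an open subset of $\mathbb D'$ on which $\phi$ is injective. For one of them, $K_1=K\cap(\text{disk})$ has $\nu(K_1)>0$. As $\log\frac1{|z-w|}$ is bounded below on $K\times K$, $\nu|_{K_1}$ has finite energy. On $K_1\times K_1$ the quotient $\frac{\phi(z)-\phi(w)}{z-w}$, extended by $\phi'$ on the diagonal, is continuous and nonvanishing, so $\log|\phi(z)-\phi(w)|=\log|z-w|+O(1)$. Hence the image of $\nu|_{K_1}$ under $\phi$ is a nonzero measure of finite energy on the compact set $\phi(K_1)\subset X$, contradicting Lemma 2. $\square$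

**Lemma 3.** If $z\in\mathbb D$ and $\phi(z)\notin X$, then $\sum_{w\in\phi^{-1}(\phi(z))}|c_T(z,w)|^2=\tau(TT^*)$ for every $T\in\mathcal V^*(\phi)$.

*Proof.* "$\le$" is Lemma 1(e). Let $\lambda=\phi(z)$. As $\lambda\notin X$, $\phi-\lambda=BO$ with $O\in H^\infty$ outer and $B$ a Blaschke product, with the usual normalized factors, whose zeros $w_1,w_2,\dots$ are simple and are exactly the points of the fiber. Let $B_k$ be the product of the first $k$ factors and $\theta_k=B/B_k$. Then $|\theta_k|\le1$ and $\theta_k\to1$ pointwise on $\mathbb D$. (If the fiber is finite, $\theta_k=1$ once $k$ reaches its size.)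

**Step 6.3. Vanishing on the fiber suffices.** *If $g\in L^2_a$ vanishes at all $w_i$, then $g\in[(\phi-\lambda)L^2_a]$, and so $(Tg)(z)=0$.* As $O$ is outer, $OH^2$ is dense in $H^2$ (Beurling). Since $H^2$ embeds continuously and densely in $L^2_a$, $OL^2_a$ is dense in $L^2_a$, so $[(\phi-\lambda)L^2_a]=[BL^2_a]$. Next, $g/B_k\in L^2_a$, because $g$ vanishes at the finitely many simple zeros of $B_k$ and $|B_k|$ is bounded below near $\mathbb T$. And $B\cdot(g/B_k)=\theta_kg\to g$ in $L^2_a$ by dominated convergence. So $g\in[BL^2_a]=[(\phi-\lambda)L^2_a]$. As $T$ commutes with $M_\phi$, $Tg$ lies in the same space, all of whose elements vanish at $z$.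

**Step 6.4. Interpolation on the fiber.** The purpose is to compute $(Tf)(z)$ from the values of $f$ on the fiber. We would like to subtract $\sum_i\frac{f(w_i)}{\phi'(w_i)}G_{w_i}$ from $f$ and apply Step 6.3, but nothing says that this infinite series converges in $L^2_a$. Multiplying by $\theta_k$ makes it finite. Let $f=T^*G_z$ and $f_k=\theta_kf$, so $f_k\to f$ in $L^2_a$. We have
$$\frac{(Tf)(z)}{\phi'(z)}=c_{TT^*}(z,z)=\tau(TT^*),\qquad \frac{f(w_i)}{\phi'(w_i)}=c_{T^*}(w_i,z)=\overline{c_T(z,w_i)} .$$
Since $\theta_k(w_i)=0$ for $i>k$ and $G_{w_i}(w_j)=\phi'(w_i)\delta_{ij}$, the function $f_k-\sum_{i\le k}\frac{f_k(w_i)}{\phi'(w_i)}G_{w_i}$ vanishes at all $w_j$. By Step 6.3,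
$$\frac{(Tf_k)(z)}{\phi'(z)}=\sum_{i\le k}\theta_k(w_i)\,\overline{c_T(z,w_i)}\,c_T(z,w_i),$$
whose modulus is at most $\sum_i|c_T(z,w_i)|^2$. Letting $k\to\infty$ gives $\tau(TT^*)\le\sum_i|c_T(z,w_i)|^2$. $\square$

## 7. Sheets that cannot end: the polynomials $Q_\kappa$

We use *continuity of roots*: if monic polynomials of a fixed degree converge, so do their unordered tuples of roots with multiplicity.

**Definition.** A connected component $\kappa$ of $V^\circ$ is *admissible* if $c_T|_\kappa\ne0$ for some $T\in\mathcal V^*(\phi)$. (By Lemma 1(b), $c_T$ is constant on $\kappa$.) Let $\mathcal A$ be the set of admissible components.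

For $\phi=z^n$ all $n$ components $\{(z,\omega^jz)\}$ are admissible, and for $\phi=(z-\frac12)^2$ only the diagonal is. In general the diagonal over $\mathbb D'$ is connected. It is closed in $V^\circ$, and open because $\phi$ is locally injective on $\mathbb D'$, so it is a component. It is admissible by taking $T=I$. If $\kappa\in\mathcal A$, then $\kappa^*=\{(w,z):(z,w)\in\kappa\}\in\mathcal A$, by Lemma 1(a).

Fix $\kappa\in\mathcal A$ and $T$ with $c_T|_\kappa=c\ne0$, and put $s=\tau(TT^*)$. For $z\in\mathbb D'$ let $N_\kappa(z)=\#\{w:(z,w)\in\kappa\}$. By Lemma 1(e), $N_\kappa(z)\le s/|c|^2$.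

**Step 7.1. The number of sheets is locally constant off $\phi^{-1}(X)$.** Let $\phi(z)\notin X$. By Lemma 3 there is a finite set $Y$ in the fiber of $z$ that contains all $w$ with $(z,w)\in\kappa$ and satisfies $\sum_{w\in Y}|c_T(z,w)|^2>s-|c|^2$. The points of $Y$ continue as distinct points over nearby $z'$, within the same components of $V^\circ$ and so with the same values of $c_T$. A further point of $\kappa$ over $z'$ would make $\sum_w|c_T(z',w)|^2>s$, contradicting Lemma 1(e). So $N_\kappa(z')=N_\kappa(z)$.

**Step 7.2. The polynomial.** Let $O_\kappa\subset\mathbb D'$ be the open set of points near which $N_\kappa$ is constant, and $F=\mathbb D\setminus O_\kappa$. Then $F$ is relatively closed and, by Step 7.1, $F\subset\phi^{-1}(X)$ (the critical points are in $\phi^{-1}(X)$ as well). By Corollary 1, $F$ is polar. By fact 3, $O_\kappa$ is connected and dense in $\mathbb D$. So $N_\kappa$ equals a constant $k_\kappa$ on $O_\kappa$, and $k_\kappa\ge1$ because the projection of $\kappa$ to the first coordinate is nonempty and open and meets $O_\kappa$. Over $O_\kappa$, $\kappa$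 is a $k_\kappa$-sheeted covering: near $z_0\in O_\kappa$ the $k_\kappa$ local branches through the points over $z_0$ already account for all points of $\kappa$. Hence the coefficients of
$$Q_\kappa(z,x)=\prod_{w:(z,w)\in\kappa}(x-w)$$
are holomorphic on $O_\kappa$, and they are bounded since $|w|<1$. By fact 3, $Q_\kappa$ extends to a monic polynomial of degree $k_\kappa$ in $x$ with coefficients in $H^\infty(\mathbb D)$.

**Step 7.3. Properties of the roots.** We show three statements.

*For every $z\in\mathbb D$, all roots of $Q_\kappa(z,\cdot)$ lie in $\mathbb D$.* $\hfill$ (7.1)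

By continuity of roots they lie in $\overline{\mathbb D}$. Let $|\zeta|=1$ and $k=k_\kappa$. On $O_\kappa$ put
$$g(z)=\exp\Big(\frac1k\sum_{w:(z,w)\in\kappa}\operatorname{Log}(1-\bar\zeta w)\Big)$$
with the principal logarithm. As $\operatorname{Re}(1-\bar\zeta w)>0$ and $|1-\bar\zeta w|<2$, $g$ is holomorphic with $|g|\le2$ and $|\arg g|<\pi/2$. Moreover $g^k=\prod(1-\bar\zeta w)=\zeta^{-k}Q_\kappa(\cdot,\zeta)$. So $g$ extends holomorphically to $\mathbb D$ with $\operatorname{Re}g\ge0$ and the same identity. If $Q_\kappa(z_*,\zeta)=0$, then $g(z_*)=0$, and the open mapping theorem forces $g\equiv0$, contradicting $g\ne0$ on $O_\kappa$.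

*If $z,w\in\mathbb D$ and $Q_\kappa(z,w)=0$, then $\phi(z)=\phi(w)$.* $\hfill$ (7.2)

Take $z_n\to z$ in $O_\kappa$. By continuity of roots there are roots $w_n\to w$ with $(z_n,w_n)\in\kappa$, so $\phi(z_n)=\phi(w_n)$. Pass to the limit.

*$\{(z,w)\in\mathbb D\times\mathbb D:Q_\kappa(z,w)=0\}$ is the closure of $\kappa$ in $\mathbb D\times\mathbb D$. Hence $Q_\kappa(z,w)=0\iff Q_{\kappa^*}(w,z)=0$.* $\hfill$ (7.3)

The argument for (7.2) shows that the set is contained in the closure. Conversely the set is closed and contains the part of $\kappa$ over $O_\kappa$, which is dense in $\kappa$ because $O_\kappa$ is dense and the projection is a local homeomorphism. The last statement follows by swapping coordinates.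

**From now on through Section 9 we assume the hypothesis of Theorem A.** By Proposition 1, $\phi$ has finitely many distinct zeros $a_1,\dots,a_I$ with $I\ge1$, and $N$ zeros with multiplicity. Choose $\varepsilon$ and $U_i$ as in Step 5.1 for *all* zeros, each $U_i$ relatively compact in a larger chart, so that $|\phi|=\varepsilon$ on $\partial U_i$. Then $U=\bigcup U_i$ is open and relatively closed in $\phi^{-1}(\Delta_\varepsilon)$, and over each $\lambda$ with $0<|\lambda|<\varepsilon$ exactly $N$ points lie in $U$.

**Step 7.4. Near the zeros, sheets stay near the zeros.** *If $z\in U$, $\kappa\in\mathcal A$ and $Q_\kappa(z,w)=0$, then $w\in U$.* $\hfill$ (7.4)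

For $z\in U_i$ all roots of $Q_\kappa(z,\cdot)$ lie in $\phi^{-1}(\Delta_\varepsilon)$, by (7.1) and (7.2). This set is the disjoint union of the open sets $U$ and $\phi^{-1}(\Delta_\varepsilon)\setminus U$. By continuity of roots, the set of $z\in U_i$ for which all roots lie in $U$ is open, and so is its complement in $U_i$. It contains $a_i$, because the roots of $Q_\kappa(a_i,\cdot)$ are zeros of $\phi$ by (7.2). As $U_i$ is connected, it is all of $U_i$.

**Step 7.5. $\mathcal A$ is finite.** For a finite $\mathcal A'\subset\mathcal A$ take $z\in U_1\setminus\{a_1\}$ in $\bigcap_{\kappa\in\mathcal A'}O_\kappa$, which is open and dense. Distinct components give disjoint sets of points $w$ over $z$, and by (7.4), (7.2) all of them lie in $U\cap\phi^{-1}(\phi(z))$, which has $N$ elements. So $\sum_{\kappa\in\mathcal A'}k_\kappa\le N$, and $|\mathcal A|\le N$.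

This is where the existence of a zero, and the finiteness of the number of zeros, enter: $U$ traps the sheets.

## 8. Gluing the sheets into a finite Blaschke product

We now have finitely many multivalued maps $z\mapsto\{\text{roots of }Q_\kappa(z,\cdot)\}$ of $\mathbb D$ into itself. They generate an equivalence relation, and $b$ will be the quotient map.

**Step 8.1. Numbers of distinct roots.** Let $P(z,x)$ be monic of degree $d$ in $x$ with coefficients in $\mathcal O(\mathbb D)$. The purpose is to control its distinct roots, since products of the $Q_\kappa$ may have multiple ones. Let $p_j(z)$ be the power sums of the roots. The Hankel matrix $(p_{i+j}(z))_{0\le i,j<d}$ equals $\sum_ym_yv_yv_y^T$, the sum over the distinct roots $y$ with multiplicities $m_y$, where $v_y=(1,y,\dots,y^{d-1})^T$. The $v_y$ are independent (Vandermonde), so the rank of the matrix is the number of distinct roots. Its entries are holomorphic. So the number of distinct roots equals its maximum $\nu$ off a closed discrete set (the common zeros of the $\nu\times\nu$ minors), which we call the exceptional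 set of $P$.

Let $z_0$ be outside the exceptional set, and take disjoint disks around the $\nu$ roots at $z_0$. For $z$ near $z_0$ each disk contains, by Rouché, a constant number of roots with multiplicity, at least one. As there are at most $\nu$ distinct roots, each disk contains exactly one. This root is the mean of the roots in its disk, which is a contour integral depending holomorphically on $z$. So off the exceptional set the distinct roots are locally holomorphic with constant multiplicities. Consequently, *if all roots lie in $\mathbb D$ and $H$ is a symmetric holomorphic function on $\mathbb D^d$, then $z\mapsto H(\text{roots of }P(z,\cdot))$ is holomorphic on $\mathbb D$*: it is continuous by continuity of roots, and holomorphic off a closed discrete set.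

**Step 8.2. The equivalence relation has finite classes.** Let $Q=\prod_{\kappa\in\mathcal A}Q_\kappa$. The relation $Q(z,w)=0$ on $\mathbb D$ is reflexive, because the diagonal is in $\mathcal A$ and its polynomial is $x-z$. It is symmetric by (7.3) and because $\kappa\in\mathcal A$ implies $\kappa^*\in\mathcal A$. Let $[z]$ be the class of $z$ for the equivalence relation it generates. (Brackets around a point of $\mathbb D$ denote this class, brackets around a subspace denote closure.) By (7.2), $\phi$ is constant on classes.

Put $Q^{(1)}=Q$ and $Q^{(\ell+1)}(z,x)=\prod_yQ(y,x)$ over the roots $y$ of $Q^{(\ell)}(z,\cdot)$ with multiplicity. By Step 8.1 the coefficients are holomorphic, and by (7.1) all roots are in $\mathbb D$. The root sets increase with $\ell$ by reflexivity, and their union is $[z]$. By (7.4) and (7.2), for $z\in U_1\setminus\{a_1\}$ all roots of $Q^{(\ell)}(z,\cdot)$ lie in $U\cap\phi^{-1}(\phi(z))$, so at most $N$ of them are distinct. Hence the generic numbers $\nu_\ell$ of distinct roots are nondecreasing and bounded by $N$, say $\nu_\ell=m\le N$ for $\ell\ge\ell_0$.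 For such $\ell$ the root sets of $Q^{(\ell)}(z,\cdot)$ and $Q^{(\ell_0)}(z,\cdot)$ agree off a closed discrete set, since one contains the other and both have $m$ elements. By continuity of roots they agree for all $z\in\mathbb D$. So $[z]$ is the root set of $Q^{(\ell_0)}(z,\cdot)$ for *every* $z$.

Let $E$ be the closed discrete set where $|[z]|<m$. For $z\notin E$ let $q(z,x)=\prod_{w\in[z]}(x-w)$. By Step 8.1 its coefficients are holomorphic off $E$, and they are bounded, so they extend to $H^\infty$. By continuity of roots of $q$ and of $Q^{(\ell_0)}$, the root set of $q(z,\cdot)$ is $[z]$ also for $z\in E$. Thus: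

*For all $z\in\mathbb D$, $[z]\subset\mathbb D$ is the root set of the monic polynomial $q(z,\cdot)$ of degree $m$, and $|[z]|=m$ if and only if $z\notin E$. In particular $E$ is a union of classes.* $\hfill$ (8.1)

**Step 8.3. Definition of $b$.** Fix $w_0\in\mathbb D\setminus E$, let $\beta(w)=\frac{w-w_0}{1-\bar w_0w}$, and let
$$b(z)=\prod_{q(z,w)=0}\beta(w)\qquad\text{(roots with multiplicity).}$$
By Step 8.1, $b$ is holomorphic, and $|b|<1$.

**Step 8.4. $b$ is a finite Blaschke product.** For $r<1$ let $K_r$ be the set of all roots of the polynomials $q(w,\cdot)$ with $|w|\le r$. By continuity of roots and (8.1) it is a compact subset of $\mathbb D$. If $w\in[z]$ and $|w|\le r$, then $z\in[w]\subset K_r$. So as $|z|\to1$ all roots of $q(z,\cdot)$ tend to $\mathbb T$, and $|b(z)|\to1$. As $b(w_0)=0$, $b$ is nonconstant, and so it is a finite Blaschke product.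

**Step 8.5. $\deg b=m$, with simple zeros.** We have $b(z)=0$ if and only if $w_0\in[z]$, that is, $z\in[w_0]$. So the zeros of $b$ are the $m$ points of $[w_0]$, none of which is in $E$. Let $z_*$ be one of them. Near $z_*$ the polynomial $q(z,\cdot)$ has $m$ distinct holomorphic root branches, and exactly one of them, $\rho$, has $\rho(z_*)=w_0$. The order of the zero of $b$ at $z_*$ is that of $\rho-w_0$. Let $\sigma$ be the root branch near $w_0$ with $\sigma(w_0)=z_*$. Then $\rho(\sigma(w))\in[\sigma(w)]=[w]$ is continuous in $w$ with value $w_0$ at $w_0$. The class $[w]$ consists of $m$ distinct branches near $w_0$, and the one with value $w_0$ at $w_0$ is $w$ itself. So $\rho(\sigma(w))=w$, hence $\rho'(z_*)\ne0$, and the zero is simple. In particular $\deg b=m$.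

**Step 8.6. Fibers of $b$ are classes.** For $z\notin E$, $b(z)=\prod_{w\in[z]}\beta(w)$ depends only on the class, and every $w\in[z]$ is outside $E$ too. So $[z]\subset b^{-1}(b(z))$. The left side has $m$ points and the right side at most $m$. Hence
$$b^{-1}(b(z))=[z]\qquad(z\notin E). \tag{8.2}$$

**Step 8.7. $\phi=\psi\circ b$.** As $b$ is proper, $b(E)$ is closed and discrete in $\mathbb D$. For $\zeta\in\mathbb D\setminus b(E)$, the fiber $b^{-1}(\zeta)$ is nonempty and avoids $E$, so by (8.2) it is one class of $m$ points, and $\zeta$ is not a critical value of $b$. Since $\phi$ is constant on classes, $\psi(\zeta):=\phi(z)$ for $z\in b^{-1}(\zeta)$ is well defined. It is holomorphic (use local inverses of $b$) and bounded. Extend $\psi$ to an element of $H^\infty$. Then $\phi=\psi\circ b$ on a dense set, hence on $\mathbb D$.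

**Step 8.8. $\mathcal V^*(\phi)\subset\mathcal V^*(b)$.** Let $T\in\mathcal V^*(\phi)$ and $f\in L^2_a$. For a.e. $z$ we have: $z\notin E$, $\phi(z)$ is not a critical value, and Lemma 1(d) holds at $z$ for $f$ and for $bf$. If $c_T(z,w)\ne0$ for some $w\in\phi^{-1}(\phi(z))$, then $(z,w)$ lies in some $\kappa\in\mathcal A$, so $Q(z,w)=0$ by (7.3), $w\in[z]$, and $b(w)=b(z)$ by (8.2). Therefore
$$\frac{(T(bf))(z)}{\phi'(z)}=\sum_wc_T(z,w)\frac{b(w)f(w)}{\phi'(w)}=b(z)\,\frac{(Tf)(z)}{\phi'(z)} .$$
So $T(bf)=b\,Tf$ a.e., hence everywhere. The same holds for $T^*$, so $T\in\mathcal V^*(b)$.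

**Step 8.9. $\mathcal V^*(b)\subset\mathcal V^*(\phi)$.** More generally, *an operator commuting with $M_b$ commutes with $M_{h\circ b}$ for every $h\in H^\infty$.* $\hfill$ (8.3)

With $h_r(\zeta)=h(r\zeta)$, the Taylor polynomials of $h_r$ converge uniformly on $\mathbb D$, so $M_{h_r\circ b}$ is a norm limit of polynomials in $M_b$. And $M_{h_r\circ b}\to M_{h\circ b}$ strongly as $r\uparrow1$, by dominated convergence. Apply this with $h=\psi$ to $T$ and to $T^*$ for $T\in\mathcal V^*(b)$.

Thus $\mathcal V^*(\phi)=\mathcal V^*(b)$ and $1\le\deg b=m\le N$.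

## 9. $\mathcal V^*(b)$ is abelian

This is a theorem of Douglas, Putinar and Wang (J. Funct. Anal. 263 (2012)). The calculus of Section 3 gives a proof. Near the circle $\mathbb T$ the local inverses of $b$ form a cyclic group, and the matrices $c_T$ become circulant.

**Step 9.1. A cyclic covering.** Let $m=\deg b\ge1$. Choose $r<1$ larger than the moduli of the finitely many critical values of $b$ in $\mathbb D$. Let $A=\{r<|\zeta|<1\}$ and $\Omega=b^{-1}(A)$. Then $b:\Omega\to A$ is a proper local homeomorphism, so an $m$-sheeted covering. We check that $\Omega$ is connected. It contains $\{s<|z|<1\}$ for some $s<1$. Any other component would lie in $\{|z|\le s\}$, where $|b|\le c$ for some $c<1$. But each component of $\Omega$ covers $A$ and is mapped onto it, a contradiction. As $\pi_1(A)=\mathbb Z$, a connected $m$-sheeted covering of $A$ is cyclic: there is a deck transformation $\rho$ of $\Omega$ of order $m$ such that the fibers are $\{\rho^jz\}_{j\in\mathbb Z_m}$.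

**Step 9.2. Circulant matrices commute.** Apply Section 3 to $b$ in place of $\phi$. There are no critical points of $b$ in $\Omega$, and $z\mapsto(z,\rho^jz)$ maps the connected set $\Omega$ into one component of the manifold $V^\circ$ of $b$. By Lemma 1(b), for $T\in\mathcal V^*(b)$,
$$c_T(z,\rho^jz)=\gamma_j(T)\quad\text{on }\Omega,\qquad\text{hence}\qquad c_T(\rho^iz,\rho^jz)=\gamma_{j-i}(T).$$
By Lemma 1(c) over a.e. $\lambda\in A$, for $S,T\in\mathcal V^*(b)$,
$$\gamma_j(ST)=\sum_{i\in\mathbb Z_m}\gamma_i(S)\gamma_{j-i}(T)=\gamma_j(TS).$$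
By Lemma 1(d), $STf=TSf$ a.e. on $\Omega$, hence on $\mathbb D$, for every $f\in L^2_a$. So $\mathcal V^*(b)$ is abelian.

Together with Section 8, $\mathcal V^*(\phi)=\mathcal V^*(b)$ is abelian, and $P_M\in\mathcal V^*(\phi)$ is central. Theorem A is proved. $\blacksquare$

## 10. The sharp form: computing all defects

**Theorem B.** Let $\phi\in H^\infty$ be nonconstant with $Z(\phi)\cap\mathbb D\ne\emptyset$. The following are equivalent:

1. some nonzero reducing $M$ has $\dim M\ominus\phi M<\infty$;
2. $\dim L^2_a\ominus\phi L^2_a<\infty$;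
3. $\phi=q\phi_0$ with $q$ a finite Blaschke product and $\phi_0\in H^\infty$ zero-free on $\mathbb D$ with $[\phi_0L^2_a]=L^2_a$.

In that case, with $N=\deg q$, every reducing $M$ satisfies $\dim M\ominus\phi M=N\,\tau(P_M)$, where $\tau$ is the functional of Lemma 1(b). With $\phi=\psi\circ b$ as constructed in Section 8, this equals (number of zeros of $\psi$ with multiplicity)$\,\cdot\dim(M\ominus bM)$.

For $\phi=z^n$ and $M=M_k$ this reads $1=n\cdot\frac1n$, as in Section 2. For $\phi=(z-\frac12)^2$ and $M=L^2_a$ it reads $2=2\cdot1$.

*Proof.* **(3)⇒(2).** $M_q$ is bounded below on $L^2_a$: $|q|\ge\frac12$ on some annulus $\{s<|z|<1\}$, and the norm of $L^2_a$ is equivalent to the $L^2$ norm over this annulus. So $[\phi L^2_a]=q[\phi_0L^2_a]=qL^2_a$. This is the set of functions vanishing at the zeros of $q$ with multiplicity, of codimension $N=\deg q$.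

**(2)⇒(1).** Take $M=L^2_a$.

**(1)⇒(3).** By Theorem A, $\phi=\psi\circ b$ has finitely many zeros. As $b(\mathbb D)=\mathbb D$, $\psi$ has finitely many zeros, so $\psi=q_1\psi_0$ with $q_1$ a finite Blaschke product and $\psi_0\in H^\infty$ zero-free. Put $q=q_1\circ b$, a finite Blaschke product, and $\phi_0=\psi_0\circ b$, which is zero-free. Then $\phi=q\phi_0$, and we must show $[\phi_0L^2_a]=L^2_a$. As $P_M\in\mathcal V^*(\phi)=\mathcal V^*(b)$, $M$ reduces $M_b$, and by (8.3) it is invariant under $M_q$ and $M_{\phi_0}$.

**Step 10.1. $[\phi_0M]=M$.** Since $\phi M=\phi_0qM\subset\phi_0M$, the space $L=M\ominus[\phi_0M]$ is contained in $M\ominus\phi M$, so it is finite-dimensional. It is $M_b^*$-invariant, because $M$ is, and $M_b\phi_0M\subset\phi_0M$. If $L\ne0$, there is $0\ne e\in L$ with $M_b^*e=\bar\lambda e$, and $|\lambda|\le1$ as $\|M_b\|\le1$. If $|\lambda|=1$, then $b-\lambda$ is a rational function without poles in $\overline{\mathbb D}$ or zeros in $\mathbb D$, hence outer. So $(b-\lambda)L^2_a$ is dense, as in Step 6.3, and it is orthogonal to $e$, which is impossible.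 So $|\lambda|<1$. For polynomials $p$ we have $M_{p\circ b}^*e=\overline{p(\lambda)}e$. Approximating $\psi_0$ by $\psi_0(r\,\cdot)$ as for (8.3), and noting that adjoints of strongly convergent operators converge weakly, we get $M_{\phi_0}^*e=\overline{\psi_0(\lambda)}e$. As $e\in M$ and $e\perp\phi_0M$, $0=\langle\phi_0e,e\rangle=\psi_0(\lambda)\|e\|^2\ne0$, a contradiction.

**Step 10.2. $[\phi_0L^2_a]$ has finite codimension.** As $M_b$ is bounded below, $bM$ is closed. Moreover $M\ominus bM\ne0$; otherwise $b^kM=M$ for all $k$, and all functions in $M$ vanish to infinite order at a zero of $b$, so $M=0$. Pick $0\ne g\in M\ominus bM$. Since $g\in M$ is also orthogonal to $bM^\perp\subset M^\perp$, we have $g\perp bL^2_a$. As $b$ has simple zeros, $g$ is a linear combination of the kernels $K_a$ with $b(a)=0$. So $g$ is holomorphic near $\overline{\mathbb D}$, and $g=q_gg_1$ with $q_g$ a finite Blaschke product and $g_1$ holomorphic near $\overline{\mathbb D}$ without zeros in $\mathbb D$. Then $g_1$ is a finite product of factors $z-\zeta_j$, $|\zeta_j|=1$, times a function without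 zeros on $\overline{\mathbb D}$, so it is bounded and outer. By Step 10.1, $g\in M=[\phi_0M]\subset[\phi_0L^2_a]$, and the last space is $M_z$-invariant. The products of $g_1$ with polynomials are dense in $H^2$, hence in $L^2_a$. So $[\phi_0L^2_a]$ contains $[g\cdot\text{polynomials}]=q_gL^2_a$, which has finite codimension.

**Step 10.3. $[\phi_0L^2_a]=L^2_a$.** The space $L^2_a\ominus[\phi_0L^2_a]$ is finite-dimensional and $M_z^*$-invariant. If it is nonzero, it contains an eigenvector $e$ of $M_z^*$, with eigenvalue $\bar a$, $|a|\le1$, and then $e\perp(z-a)L^2_a$. The case $|a|=1$ is excluded, since $z-a$ is outer and so $(z-a)L^2_a$ is dense. If $|a|<1$, then $e$ is a multiple of $K_a$, and $\phi_0(a)=\langle\phi_0,K_a\rangle=0$, a contradiction. This proves (3).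

**Step 10.4. The dimension formula.** Assume (3) and let $M$ be reducing. As $\phi L^2_a=\phi M\oplus\phi M^\perp$, the dimensions of $M\ominus\phi M$ and $M^\perp\ominus\phi M^\perp$ add up to $\dim L^2_a\ominus\phi L^2_a=N$, which is the number of zeros of $\phi$. By (5.1), applied to $M$ and to $M^\perp$ (trivial for a zero subspace), these dimensions are at least $N\tau(P_M)$ and $N\tau(1-P_M)=N(1-\tau(P_M))$. The lower bounds also add up to $N$, so equality holds in both.

**Step 10.5. The same $\tau$ from $b$.** Let $G^b_w$ and $c^b_T$ be formed from $b$ as $G_w$ and $c_T$ are formed from $\phi$. Fix $z$ with $\phi'(z)=\psi'(b(z))\,b'(z)\ne0$ and put $h(\zeta)=\frac{\psi(\zeta)-\psi(b(z))}{\zeta-b(z)}\in H^\infty$, with $h(b(z))=\psi'(b(z))$. Then $G_z=(h\circ b)\,G^b_z$. For $T\in\mathcal V^*(\phi)=\mathcal V^*(b)$, (8.3) gives $TG_z=(h\circ b)\,TG^b_z$. So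
$$c_T(z,z)=\frac{\psi'(b(z))\,(TG^b_z)(z)}{\psi'(b(z))\,b'(z)}=c^b_T(z,z).$$
Now apply the dimension formula to $b$, which satisfies (3) with $\phi_0=1$, and to $M$, which reduces $M_b$: $\dim M\ominus bM=m\,\tau(P_M)$ with $m=\deg b$. Since $b$ takes each value in $\mathbb D$ exactly $m$ times with multiplicity, $N=m\cdot\#\{\text{zeros of }\psi\}$ with multiplicity. Hence $N\tau(P_M)=\#\{\text{zeros of }\psi\}\cdot\dim(M\ominus bM)$. $\blacksquare$

## 11. Zero-free symbols

The hypothesis $Z(\phi)\cap\mathbb D\ne\emptyset$ cannot be dropped. Let $p_1\ne p_2$ be points of $\mathbb D$, let $\phi_1:\mathbb D\to\mathbb D\setminus\{p_1,p_2\}$ be the universal covering, and let $\phi=\phi_1+2$. Then $|\phi|\geq 1$, so $\phi$ is zero-free and $1/\phi\in H^\infty$.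

For a deck transformation $\gamma$ put $U_\gamma f=(f\circ\gamma)\gamma'$. This is a unitary operator on $L^2_a$ by change of variables. It commutes with $M_\phi$ because $\phi\circ\gamma=\phi$, and so does $U_\gamma^*=U_\gamma^{-1}$. So $U_\gamma\in\mathcal V^*(\phi)$. One computes
$$U_\gamma U_\delta f=\big(f\circ\delta\circ\gamma\big)\,(\delta'\circ\gamma)\,\gamma'=U_{\delta\gamma}f .$$
The map $\gamma\mapsto U_\gamma$ is injective: if $U_\gamma=U_\delta$, applying both to $1$ gives $\gamma'=\delta'$, and applying both to $z$ gives $\gamma\gamma'=\delta\delta'$, so $\gamma=\delta$. The deck group is $\pi_1(\mathbb D\setminus\{p_1,p_2\})$, the free group on two generators, which is not abelian. So $\mathcal V^*(\phi)$ is not abelian. A von Neumann algebra is generated by its projections, so some projection $P_M\in\mathcal V^*(\phi)$ is not central.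

But $M_\phi$ is invertible and $P_M$ commutes with $M_\phi$ and hence with $M_\phi^{-1}$, so $\phi M=M$ and $\dim M\ominus\phi M=0<\infty$. Thus $M$ is a reducing subspace of finite defect whose projection is not central, and the conclusion of Theorem A can fail for zero-free $\phi$. In the proof, what is missing is the trap of Step 7.4: without zeros there is no set $U$ to bound the number of sheets.
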